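# Joining commuting Taylor-invertible tuples of operators

## 1. Laurent series with two radii

Take two numbers $0<r<R$ and put
$$w(k)=R^k\ (k\ge 0),\qquad w(k)=r^{k}\ (k<0).$$
Let $Q_1$ be the Hilbert space of formal Laurent series $\sum_{k\in\mathbb Z}f_k\zeta^k$ with orthogonal monomials and $\|\zeta^k\|=w(k)$. Let $M$ be multiplication by $\zeta$. The ratio $w(k+1)/w(k)$ equals $R$ for $k\ge 0$ and $r$ for $k\le -1$ (for $k=-1$ it is $1/r^{-1}=r$). So $M$ is a bilateral weighted shift with weights in $\{r,R\}$: it is bounded and **invertible**.

Now let $A$ be an invertible operator on a Hilbert space $X\ne0$, and suppose $r<\|A^{-1}\|^{-1}$ and $R>\|A\|$. Write $M$ for $M\otimes 1$ and $A$ for $1\otimes A$ on $Q_1\otimes X$. I claim that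
$$0\to Q_1\otimes X\xrightarrow{\;M-A\;}Q_1\otimes X\xrightarrow{\;\mathrm{ev}\;}X\to0,\qquad \mathrm{ev}\Big(\sum\zeta^kx_k\Big)=\sum_{k\in\mathbb Z}A^kx_k, \tag{1}$$
is exact, and that $\mathrm{ev}\,M=A\,\mathrm{ev}$. Here is the check.

The map $\mathrm{ev}$ is bounded by Cauchy–Schwarz: $\|A^kx_k\|\le(\|A\|/R)^k\,w(k)\|x_k\|$ for $k\ge0$, and $\|A^{k}x_k\|\le(\|A^{-1}\|r)^{|k|}\,w(k)\|x_k\|$ for $k<0$. It is onto because of the constants, and clearly $\mathrm{ev}\,M=A\,\mathrm{ev}$, so $\mathrm{ev}$ kills the range of $M-A$.

If $(M-A)g=0$, then $g_{k-1}=Ag_k$ for all $k$, so for $k\geq 0$ we get $\|g_0\|=\|A^kg_k\|\le(\|A\|/R)^k\,R^k\|g_k\|\to0$. Hence $g_0=0$, and all $g_k=A^{-k}g_0$ vanish.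

If $\mathrm{ev}f=0$, put $g_k=\sum_{j>k}A^{j-k-1}f_j$. Then $g_{k-1}-Ag_k=f_k$, that is, $(M-A)g=f$ coefficientwise, and it remains to see that $g\in Q_1\otimes X$. For $k\ge0$,
$$R^k\|g_k\|\le R^{-1}\sum_{j>k}(\|A\|/R)^{j-k-1}R^j\|f_j\| .$$
For $k<0$ use $\sum_jA^jf_j=0$ to rewrite $g_k=-\sum_{j\le k}A^{j-k-1}f_j$, so that
$$r^k\|g_k\|\le\|A^{-1}\|\sum_{j\le k}(\|A^{-1}\|r)^{k-j}\,r^j\|f_j\| .$$
Both right sides are convolutions of an $\ell^2$ sequence with an $\ell^1$ sequence, so they are square summable. This proves (1).

What is this for? Read (1) as a statement about operators with a space attached: the pair $(X,A)$ is a quotient of $(Q_1\otimes X,M)$ by a copy of $(Q_1\otimes X,M)$. For one operator this is a toy. For a commuting tuple $A=(A_1,\dots,A_n)$ that is invertible in Taylor's sense, it may happen that no coordinate $A_i$ is invertible, and then it is not clear how to deform $A$ to something simple while keeping it commuting and invertible. The heart of these notes is an $n$-variable version of (1): a finite complex that resolves $X$, all of whose terms are sums of spaces on which *some coordinate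 is an invertible operator*. Tuples with an invertible coordinate are easy to deform, and the resolution transfers this to $X$.

## 2. Koszul complexes, Taylor invertibility, and the two theorems

Let $\mathcal H$ be a complex, separable, infinite-dimensional Hilbert space, $\mathcal L(\mathcal H)$ its algebra of bounded operators, and $\mathcal L(\mathcal H)^{(n)}_{\rm com}$ the set of commuting $n$-tuples $A=(A_1,\dots,A_n)$, with the norm topology inherited from $\mathcal L(\mathcal H)^n$.

**Definition (Koszul complex).** Let $\Lambda$ be the exterior algebra on $e_1,\dots,e_n$, with the usual monomials orthonormal. For commuting operators $A_1,\dots,A_n$ on a vector space $Y$, $K(A,Y)$, also written $K(A;Y)$, is the complex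
$$0\to Y\otimes\Lambda^0\to Y\otimes\Lambda^1\to\cdots\to Y\otimes\Lambda^n\to0,\qquad D_A(x\otimes\omega)=\sum_iA_ix\otimes e_i\wedge\omega .$$

Commutativity gives $D_A^2=0$. The Taylor spectrum $\sigma_T(A,\mathcal H)$ is the set of $\lambda\in\mathbb C^n$ for which $K(A-\lambda,\mathcal H)$ is not exact, and $A$ is (Taylor) invertible if $0\notin\sigma_T(A,\mathcal H)$.

For $n=1$ the complex is $\mathcal H\xrightarrow{A}\mathcal H$, and it is exact iff $A$ is an invertible operator. For $n=2$ it is
$$0\to\mathcal H\to\mathcal H^2\to\mathcal H\to0,\qquad x\mapsto(A_1x,A_2x),\qquad (x_1,x_2)\mapsto A_1x_2-A_2x_1 ,$$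
so invertibility means: no common kernel, $A_1\mathcal H+A_2\mathcal H=\mathcal H$, and the only solutions of $A_1x_2=A_2x_1$ are $x_1=A_1x$, $x_2=A_2x$. For scalars on $\mathbb C$, the tuple $\lambda\in\mathbb C^n$ is invertible iff $\lambda\ne0$ (if $\lambda=0$ all differentials vanish; if $\lambda\neq 0$ see Fact 3.3).

Let $\mathcal I_n(\mathcal H)$ be the set of invertible commuting $n$-tuples on $\mathcal H$. By Kuiper's theorem $\mathcal I_1(\mathcal H)$ is contractible. For $n\ge2$ we ask: can any two points of $\mathcal I_n(\mathcal H)$ be joined by a norm-continuous path all of whose points are commuting, Taylor-invertible $n$-tuples? The answer is yes.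

**Theorem A.** For every $n\ge1$, $\mathcal I_n(\mathcal H)$ is path-connected in the norm topology.

The same method gives a classification of Fredholm tuples.

**Theorem B.** Let $\mathcal F_n(\mathcal H)$ be the set of commuting $n$-tuples $A$ on $\mathcal H$ whose Koszul complex has finite-dimensional cohomology, and put $\operatorname{ind}A=\sum_q(-1)^q\dim H^q(K(A,\mathcal H))$. For every $n\ge1$, $A,B\in\mathcal F_n(\mathcal H)$ lie in the same path component of $\mathcal F_n(\mathcal H)$ if and only if $\operatorname{ind}A=\operatorname{ind}B$. Every integer occurs as an index, and the path components are open and closed in $\mathcal F_n(\mathcal H)$.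

For $n=1$ we have $H^0=\ker A$ and $H^1=\mathcal H/A\mathcal H$, so $\operatorname{ind}$ is the usual Fredholm index.

We shall constantly change the space, so the following language is convenient.

**Definition (modules).** A module $X$ is a separable complex Hilbert space, of any dimension and possibly $0$, with a commuting $n$-tuple $(X_1,\dots,X_n)$ of bounded operators. Module maps are bounded intertwiners. $X$ is invertible if its Koszul complex is exact, and Fredholm if its Koszul cohomology is finite-dimensional. We write $D_X$ for the Koszul differential on $X\otimes\Lambda$ and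
$$\Delta_X=D_XD_X^*+D_X^*D_X=(D_X+D_X^*)^2 .$$

A closed invariant subspace is a module, and so is the quotient by it (as a Hilbert space it is the orthogonal complement, with the compressed operators). In (1) we have an exact sequence of modules for $n=1$. Two modules are called isomorphic or similar, written $\cong$, if there is a bounded invertible intertwiner.

## 3. The Koszul Laplacian and exact sequences

Four elementary facts are used throughout. The first turns exactness into invertibility of one operator, which is what makes norm estimates and C\*-algebras available.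

**Fact 3.1.** $X$ is invertible iff $\Delta_X$ is invertible, and $X$ is Fredholm iff $\Delta_X$ is a Fredholm operator. In the Fredholm case $\operatorname{ran}D_X$ is closed and $\dim\ker\Delta_X|_{X\otimes\Lambda^q}=\dim H^q(K(X_\bullet,X))$.

**Proof.** Write $D=D_X$, $\Delta=\Delta_X$. Suppose the cohomology is finite-dimensional, put $E=(\ker D)^\perp$, and let $F$ be a finite-dimensional complement of $\operatorname{ran}D$ in $\ker D$. The bounded map $E\oplus F\to\ker D$, $(e,f)\mapsto De+f$, is bijective, hence a topological isomorphism, so $\operatorname{ran}D$, the image of the closed subspace $E\oplus0$, is closed. Put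
$$B=\operatorname{ran}D,\qquad \mathbf H=\ker D\ominus B=\ker D\cap\ker D^*.$$
Then $X\otimes\Lambda=\mathbf H\oplus B\oplus E$, orthogonally and compatibly with the grading. $D$ maps $E$ isomorphically onto $B$ and vanishes on $\mathbf H\oplus B$. Taking adjoints, $D^*$ maps $B$ isomorphically onto $E$ and vanishes on $\mathbf H\oplus E$. So $D+D^*$ vanishes on $\mathbf H$ and is invertible on $B\oplus E$. Hence $\Delta=(D+D^*)^2$ has kernel $\mathbf H$ and is Fredholm, and invertible if $\mathbf H=0$. Since $\ker D=\mathbf H\oplus B$, $\mathbf H^q\cong H^q$.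

Conversely let $\Delta$ be Fredholm (or invertible). Let $G$ be its inverse on $(\ker\Delta)^\perp=\operatorname{ran}\Delta$, extended by $0$ on $\ker\Delta=\ker D\cap\ker D^*$, and let $\pi$ be the projection onto $\ker\Delta$. We have $D\Delta=DD^*D=\Delta D$. So $D$ preserves $\operatorname{ran}\Delta$ and commutes there with $\Delta$, hence with its inverse. On $\ker\Delta$ both $GD$ and $DG$ are $0$. Thus $GD=DG$. If $Dx=0$, then
$$x=\pi x+\Delta Gx=\pi x+DD^*Gx+D^*GDx=\pi x+DD^*Gx .$$
So $\ker\Delta$ maps onto the cohomology, which is finite-dimensional (respectively $0$). $\square$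

**Fact 3.2.** If $0\to X\to Y\to Z\to0$ is an exact sequence of modules and two of them are invertible (respectively Fredholm), so is the third. In the Fredholm case $\operatorname{ind}Y=\operatorname{ind}X+\operatorname{ind}Z$.

**Proof.** Use the long exact cohomology sequence of $0\to X\otimes\Lambda\to Y\otimes\Lambda\to Z\otimes\Lambda\to0$. $\square$

**Fact 3.3.** If some coordinate $X_j$ is an invertible operator, then $X$ is invertible.

**Proof.** Let $\iota_j$ be the contraction dual to $e_j\wedge$, so that $(e_i\wedge)\iota_j+\iota_j(e_i\wedge)=\delta_{ij}$. Then $D_X\iota_j+\iota_jD_X=X_j$. Since $X_j^{-1}$ commutes with $D_X$ and $\iota_j$, $X_j^{-1}\iota_j$ is a contracting homotopy. $\square$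

**Fact 3.4.** $GL(E)$ and the unitary group of a Hilbert space $E$ are norm path-connected.

**Proof.** For $T\in GL(E)$ write $T=U|T|$ with $U$ unitary. The segment from $|T|$ to $I$ consists of positive invertible operators. By the spectral theorem $U=e^{iS}$ with $S=S^*$ bounded, and $e^{itS}$ joins $I$ to $U$. $\square$

Fact 3.4 is Theorem A for $n=1$.

## 4. Deforming extensions, and modules with an invertible coordinate

We now set up what "can be joined" means for modules on different spaces.

**Definition (the relation $\sim$).** For invertible modules $E,F$ of infinite dimension write $E\sim F$ if for some unitary $U:E\to F$ the tuples $UE_\bullet U^*$ and $F_\bullet$ are joined by a norm-continuous path of invertible commuting tuples on the space $F$.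

The choice of $U$ is irrelevant. Another unitary is $VU$ with $V$ unitary on $F$; if $V_t$ is a path of unitaries from $I$ to $V$, then $V_tUE_\bullet U^*V_t^*$ joins the two copies. Hence $\sim$ is an equivalence relation, and it is compatible with direct sums, also with the constant path on an invertible module of finite dimension. Theorem A says exactly that all infinite-dimensional invertible modules are equivalent.

*Similar modules are equivalent.* Let $V:E\to F$ be invertible and write $V=|V^*|U$ with $U$ unitary. Conjugating $UE_\bullet U^*$ by the positive invertible operators $(1-s)I+s|V^*|$, $0\le s\le1$, gives a path from $UE_\bullet U^*$ to $VE_\bullet V^{-1}$.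

Let $\varepsilon=(\ell^2;\,I,0,\dots,0)$. Clearly $\varepsilon\oplus\varepsilon\cong\varepsilon$, by a unitary. Theorem A amounts to $A\sim\varepsilon$ for all $A\in\mathcal I_n(\mathcal H)$.

**Lemma 4.1.** Let $0\to X\xrightarrow{i}Y\xrightarrow{p}Z\to0$ be an exact sequence of invertible modules and $W$ an invertible module with $Y\oplus W$ infinite-dimensional. Then $Y\oplus W\sim X\oplus Z\oplus W$.

**Proof.** The inverse of $p|_{(\ker p)^\perp}$ is a bounded linear right inverse $\sigma$ of $p$ (not a module map). So $(x,z)\mapsto i(x)+\sigma(z)$ is an invertible operator $X\oplus Z\to Y$. Since $p(Y_k\sigma z-\sigma Z_kz)=0$, we have $Y_k\sigma=\sigma Z_k+iC_k$ with $C_k$ bounded. Hence $Y$ is similar to the tuple $\begin{pmatrix}X_k&C_k\\0&Z_k\end{pmatrix}_k$. Conjugating by $\operatorname{diag}(s,1)$, $0<s\le1$, gives $\begin{pmatrix}X_k&sC_k\\0&Z_k\end{pmatrix}_k$. These tuples are commuting and invertible, and as $s\to0$ they converge in norm to the tuple $X\oplus Z$, which is also invertible. Add $W$ as a constant summand. $\square$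

**Definition (good modules).** An invertible module $X$, of any dimension, is good if $X\oplus\varepsilon\sim\varepsilon$.

The zero module is good. So is the scalar tuple $\lambda\ne0$ on $\mathbb C$, as a case of part (b) below.

**Lemma 4.2.** (a) If $0\to X\to Y\to Z\to0$ is an exact sequence of invertible modules and two of them are good, so is the third. In particular, finite direct sums of good modules are good. (b) If some coordinate $X_j$ is an invertible operator, then $X$ is good.

**Proof.** (a) By Lemma 4.1, $Y\oplus\varepsilon\sim X\oplus Z\oplus\varepsilon$. If $X,Z$ are good, the right side is $\sim X\oplus\varepsilon\sim\varepsilon$. If $Y,Z$ are good, then $\varepsilon\sim Y\oplus\varepsilon\sim X\oplus(Z\oplus\varepsilon)\sim X\oplus\varepsilon$. The case of $X,Y$ is symmetric.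

(b) Scale the coordinates $X_i$, $i\ne j$, to $0$; by Fact 3.3 the tuple stays invertible. If $j\ne1$, rotate the summand $\varepsilon$ to the tuple with $I$ in place $j$ and $0$ elsewhere, through $(\cos t)I$ in place $1$ and $(\sin t)I$ in place $j$. Now $X\oplus\varepsilon$ is joined to the tuple with $X_j\oplus I$ in place $j$ and $0$ elsewhere. Join $X_j\oplus I$ to the identity by Fact 3.4, and rotate the whole tuple back to place $1$. Every tuple on the way is a direct sum of modules having an invertible coordinate. The end is $(I,0,\dots,0)$ on an infinite-dimensional space, a unitary copy of $\varepsilon$. $\square$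

Part (a) contains a cancellation: if $Y$ and $Z$ are good, so is $X$. This is what makes resolutions useful.

## 5. Normal tuples, the sphere, and a swindle that does not cancel

*A case done by hand.* Let $A$ be an invertible commuting tuple of normal operators. By Fuglede's theorem $A_iA_j^*=A_j^*A_i$. With $c_i=e_i\wedge$ and $c_ic_j^*+c_j^*c_i=\delta_{ij}$,
$$\Delta_A=\sum_{i,j}A_iA_j^*\otimes(c_ic_j^*+c_j^*c_i)=\Big(\sum_iA_iA_i^*\Big)\otimes1 . \tag{2}$$
So $\sum A_iA_i^*\ge\delta^2$ for some $\delta>0$, and the joint spectral measure lives on a compact set $\{\lambda\in\mathbb C^n:\delta\le|\lambda|\le\rho\}$. Cut this set into finitely many Borel pieces of diameter at most $\delta/2$, choose a point $\lambda^{(k)}$ in each piece, and let $\lambda$ move along the segment to the chosen point of its piece. These functions of $A$ are commuting normal tuples with $\sum|\cdot|^2\ge\delta^2/4$, so they are invertible by (2) and Fact 3.1. At the end we have a finite direct sum of scalar tuples $\lambda^{(k)}I$, and each $\lambda^{(k)}$ moves to $(1,0,\dots,0)$ in $\mathbb C^n\setminus\{0\}$. This uses a Borel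 functional calculus, which a general commuting tuple does not have.

*First attempt: look for an invertible coordinate.* By scaling, a tuple with an invertible coordinate is easy, and a linear change of the coordinates $A_i$ would do no harm. But there need not be an invertible linear combination. Take $n=2$ and multiplication by $z_1,z_2$ on $L^2(S^3)$, where $S^3\subset\mathbb C^2$ is the unit sphere. By (2), $\Delta=1$, so the pair is invertible. Every combination $az_1+bz_2$ vanishes somewhere on $S^3$, so $0$ lies in its essential range and the multiplication operator is not invertible. This particular pair is normal and was handled above; the point is that scaling alone stops here.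

*Second attempt: a swindle.* Suppose we want $X\oplus\varepsilon\sim\varepsilon$. Let $X^\infty=X\otimes\ell^2$, which is again invertible. Then $X\oplus X^\infty\cong X^\infty$. Add $\varepsilon$:
$$X\oplus(X^\infty\oplus\varepsilon)\sim X^\infty\oplus\varepsilon .$$
To conclude we would have to cancel $X^\infty$. If $X^\infty$ were known to be good, this would say $X\oplus\varepsilon\sim\varepsilon$; but whether $X^\infty$ is good is the same question as before. The swindle provides no place to start.

The way past this point is to build $X$ out of modules known to be good, using exact sequences and the cancellation in Lemma 4.2(a). This is Section 6 and Section 7: every invertible $X$ satisfies $X\oplus\varepsilon\sim\varepsilon$. One more thing is needed, because a given $A$ does not come with a summand $\varepsilon$. Section 8 shows that, up to $\sim$, it does: $A\sim A\oplus D''\oplus\varepsilon$ for some invertible $D''$.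

## 6. The Čech–Koszul resolution of a Fredholm module

Fix a Fredholm module $X$ with operators $A=(A_1,\dots,A_n)$. In the notation of Fact 3.1, $X\otimes\Lambda=\mathbf H\oplus B\oplus E$ (graded subspaces), $D_A:E\to B$ is an isomorphism, and $\|D_Ae\|\ge c\|e\|$ on $E$ for some $c>0$. Put $h^q=\dim\mathbf H^q=\dim H^q(K(A,X))$, and $h^q=0$ for $q<0$ or $q>n$. If $X$ is invertible, $\mathbf H=0$. Choose
$$0<r<c/n,\qquad R>\max(r,\max_i\|A_i\|).$$
The large radius $R$ lets us evaluate power series at $A$; the small radius $r$ makes the operators on the principal parts below a small perturbation in the Koszul complex of $A$.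

**Spaces.** Put $w(\alpha)=\prod_iw(\alpha_i)$ for $\alpha\in\mathbb Z^n$, and let $Q_n$ be the Hilbert space of formal Laurent series $\sum f_\alpha\zeta^\alpha$ with orthogonal monomials and $\|\zeta^\alpha\|=w(\alpha)$; so $Q_n=Q_1^{\otimes n}$. Multiplication $M_i$ by $\zeta_i$ is bounded and invertible on $Q_n$.

For $J\subset[n]=\{1,\dots,n\}$ let $L_J\subset Q_n$ be the closed span of the monomials with $\alpha_i\ge0$ for all $i\notin J$. It is $M$-invariant, and for $j\in J$ the operator $M_j$ is invertible on $L_J$, because no condition is put on $\alpha_j$. Put $P_n=L_\emptyset$ (power series); $L_{[n]}=Q_n$.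

Let $N_n$ be the quotient of $Q_n$ by the closed, $M$-invariant span of the monomials having some $\alpha_i\ge0$. It has the orthonormal basis $e_\beta=r^{|\beta|}[\zeta^{-\beta}]$, $\beta\in\mathbb Z^n_{\ge1}$, and with $\epsilon_i$ the $i$-th unit multi-index
$$M_ie_\beta=re_{\beta-\epsilon_i}\ \text{ if }\beta_i\ge2,\qquad M_ie_\beta=0\ \text{ if }\beta_i=1 .$$
So $\|M_i\|\le r$ on $N_n$. For $n=1$, $N_1$ is $r$ times the backward shift.

For a complex $C$ of modules, $Z^m(C)$ and $B^m(C)$ denote cocycles and coboundaries, and $C[-n]$ is the shifted complex, $C[-n]^m=C^{m-n}$.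

**Proposition 6.1.** There is a complex $0\to C^0\to\cdots\to C^{2n}\to0$ of modules and module maps such that

1. $C^m\cong G^m\oplus N_n^{\oplus h^{m-n}}$, where $G^m$ is a finite direct sum of modules on each of which some coordinate is an invertible operator;
2. $H^m(C)=0$ for $m\ne n$;
3. there is a surjective module map $\theta:Z^n(C)\to X$ with kernel $B^n(C)$.

The plan of the proof: the Koszul complex of $M-A$ on $P_n\otimes X$ resolves $X$, but on $P_n$ no $M_i$ is invertible. So replace $P_n$ by a Čech complex $P_n\to\bigoplus L_{\{j\}}\to\cdots\to Q_n$ whose terms other than $P_n$ are of the desired kind. That complex has cohomology $N_n$ at its right end, and this error term is controlled by the smallness of $r$.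

**Step 1 (power series in one variable).** *This step identifies the cokernel of $\zeta-a$ on power series.* Let $Y$ be a Hilbert space, $a\in\mathcal L(Y)$, $\|a\|<R$, and let $P$ be the space of power series with $\|\zeta^k\|=R^k$. Then
$$0\to P\otimes Y\xrightarrow{\zeta-a}P\otimes Y\xrightarrow{\mathrm{ev}_a}Y\to0,\qquad\mathrm{ev}_a\Big(\sum\zeta^ky_k\Big)=\sum a^ky_k, \tag{3}$$
is exact. First, $\|\zeta f\|=R\|f\|$, so $\|(\zeta-a)f\|\ge(R-\|a\|)\|f\|$ and $\zeta-a$ is injective. The map $\mathrm{ev}_a$ is bounded by Cauchy–Schwarz, since $\|a^ky_k\|\le(\|a\|/R)^kR^k\|y_k\|$; it is onto by constants, and kills $\operatorname{ran}(\zeta-a)$. If $\mathrm{ev}_af=0$, put $g_k=\sum_{j>k}a^{j-k-1}f_j$ for $k\ge-1$. Then $g_{-1}=\mathrm{ev}_af=0$ and $g_{k-1}-ag_k=f_k$ for $k\ge0$. Moreover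
$$R^k\|g_k\|\le R^{-1}\sum_{j>k}(\|a\|/R)^{j-k-1}R^j\|f_j\|,$$
the convolution of an $\ell^2$ sequence with an $\ell^1$ sequence. So $g\in P\otimes Y$ and $(\zeta-a)g=f$.

**Step 2 (removing an injective coordinate from a Koszul complex).** *This step allows us to iterate Step 1.* Let $T=(T_1,T')$, $T'=(T_2,\dots,T_n)$, be commuting operators on $Y$ with $T_1$ injective. Let $p:Y\to\overline Y$ be a surjection with kernel $T_1Y$, and $\overline T'$ the tuple induced by $T'$ on $\overline Y$. Write $Y\otimes\Lambda=(Y\otimes\Lambda')\oplus e_1\wedge(Y\otimes\Lambda')$, with $\Lambda'$ generated by $e_2,\dots,e_n$, and let $D'$ be the differential for $T'$. Since $e_i\wedge e_1=-e_1\wedge e_i$,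
$$D(x+e_1\wedge y)=D'x+e_1\wedge(T_1x-D'y). \tag{4}$$
So $x+e_1\wedge y\mapsto p(y)$ is a surjective chain map from $K(T;Y)$ onto $K(\overline T';\overline Y)$, lowering degrees by one, where the target carries the differential $-D'$.

Its kernel is acyclic. An element $x+e_1\wedge y$ of the kernel has $y=T_1z$. If it is a cocycle, then $D'x=0$ and $T_1x=D'y=T_1D'z$; by injectivity $x=D'z$, so $x+e_1\wedge y=Dz$, and $z$ itself lies in the kernel. Hence $H^q(K(T;Y))\cong H^{q-1}(K(\overline T';\overline Y))$. In top degree the isomorphism is induced by $p$ under $Y\otimes\Lambda^n=Y$ and $\overline Y\otimes\Lambda'^{\,n-1}=\overline Y$.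

**Step 3 (the complex $K_\emptyset$).** *This step shows that the Koszul complex on power series resolves $X$.* Let $K_\emptyset=K(M-A;P_n\otimes X)$, where $M_i$ means $M_i\otimes1$ and $A_i$ means $1\otimes A_i$. Claim: its cohomology vanishes in degrees $\ne n$; there is a bounded surjection
$$\mathrm{ev}:P_n\otimes X\to X,\qquad\sum\zeta^\alpha x_\alpha\mapsto\sum A^\alpha x_\alpha,$$
whose kernel is the range of the differential in degree $n$ (where $P_n\otimes X\otimes\Lambda^n=P_n\otimes X$); and $\mathrm{ev}\,M_i=A_i\,\mathrm{ev}$.

Apply Step 2 with $Y=P_n\otimes X=P\otimes(P_{n-1}\otimes X)$, $T_i=M_i-A_i$, and $p=\mathrm{ev}_{A_1}:P_n\otimes X\to P_{n-1}\otimes X$ in the first variable; the hypotheses hold by (3), with $a=1\otimes A_1$ on $P_{n-1}\otimes X$. Since $A_1$ commutes with $A_i$ and with multiplication by $\zeta_i$, $i\ge2$, the tuple induced by $(M_i-A_i)_{i\ge2}$ on $P_{n-1}\otimes X$ is again $(M_i-A_i)_{i\ge2}$. Also $p$ intertwines $M_1$ with $A_1$. After $n$ such steps we arrive at the space $X$ with the empty tuple, whose complex is $X$ in degree $0$. So $H^q(K_\emptyset)=0$ for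 $q\ne n$, and $H^n(K_\emptyset)\cong X$ through the composite of the maps $p$, which is $\mathrm{ev}$. This is the claim.

**Step 4 (the Čech complex).** *This step resolves $P_n$ by the spaces $L_J$, up to the error term $N_n$.* Let
$$\check C^p=\bigoplus_{|J|=p}L_Jf_J\subset Q_n\otimes\Lambda^p(f_1,\dots,f_n),$$
with $\delta$ the exterior multiplication by $f_1+\dots+f_n$. Since $L_J\subset L_{J\cup\{i\}}$, $\delta$ maps $\check C^p$ to $\check C^{p+1}$; it commutes with the $M_i$. For a monomial put $S(\alpha)=\{i:\alpha_i<0\}$. Then $\zeta^\alpha\in L_J$ iff $J\supset S(\alpha)$, so $\check C$ is spanned by the $\zeta^\alpha f_J$ with $J\supset S(\alpha)$.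

On the part spanned by those with $S(\alpha)\ne[n]$ define
$$h(\zeta^\alpha f_J)=\zeta^\alpha\,\iota_{i(\alpha)}f_J,\qquad i(\alpha)=\min([n]\setminus S(\alpha)),$$
where $\iota_i$ is the contraction dual to $f_i\wedge$. Since $i(\alpha)\notin S(\alpha)$, we stay in $\check C$. The map $h$ sends distinct normalized basis vectors to $0$ or to $\pm$ distinct normalized basis vectors, so $\|h\|\le1$. Since $\delta$ does not change $\alpha$ and $(f_1+\dots+f_n)\wedge$ and $\iota_i$ anticommute to $1$,
$$\delta h+h\delta=1 .$$
On the part with $S(\alpha)=[n]$ only $J=[n]$, $p=n$ occurs. Hence the $\delta$-complex is exact in degrees $<n$; $\delta\check C^{n-1}$ is the closed span of the $\zeta^\alpha f_{[n]}$ with $S(\alpha)\ne[n]$ (an element $x$ of that span has $\delta x=0$, so $x=\delta hx$); and $\check C^n/\delta\check C^{n-1}=N_n$. The same holds after tensoring with any Hilbert space, with $h\otimes1$ in place of $h$.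

**Step 5 (the total complex).** *This step combines the Čech and the Koszul directions and compares the result with $N_n$.* Let
$$T^m=\bigoplus_{p+q=m}\check C^p\otimes X\otimes\Lambda^q,\qquad d=\delta+(-1)^pD_{M-A},$$
with coordinates acting by $M_1,\dots,M_n$; these commute with $d$. Here $\delta$ and $D_{M-A}$ commute, since they act through different exterior factors and $\delta$ commutes with the $M_i$; so $d^2=(-1)^p\delta D_{M-A}+(-1)^{p+1}D_{M-A}\delta=0$.

Put $K_N=K(M-A;N_n\otimes X)$, and give $K_N[-n]$, which lives in degrees $n,\dots,2n$, the differential $(-1)^nD_{M-A}$. The quotient map in column $p=n$, and $0$ in columns $p<n$, is a surjective map of modules $T\to K_N[-n]$. It is a chain map because it kills $\delta\check C^{n-1}\otimes X\otimes\Lambda$. Its kernel $\mathcal N$ is the part of $T$ spanned by $S(\alpha)\ne[n]$ (in columns $p<n$ this is automatic, as $S(\alpha)\subset J$).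

*$\mathcal N$ is acyclic.* The homotopy $h$ acts on $\mathcal N$, and $\mathcal N$ is invariant under the $M_i$. In column $p$,
$$dh+hd=1+\nu,\qquad\nu=(-1)^{p-1}(D_{M-A}h-hD_{M-A}),$$
and $\nu$ lowers $p$ by $1$ and raises $q$ by $1$. So $\nu$ is nilpotent and $1+\nu$ is bijective. Now $1+\nu=dh+hd$ commutes with $d$; being a bijective chain map it induces an isomorphism on cohomology, and being null-homotopic it induces $0$. So the cohomology of $\mathcal N$ is $0$. (The map $h$ need not be a module map; only acyclicity is used.)

Let $T'\subset T$ be the subcomplex $p\ge1$. Then $T/T'$ is the column $p=0$, that is, $T/T'=K_\emptyset$. Each $T'^m$ is a finite direct sum of modules $L_J\otimes X$ with $J\ne\emptyset$, on which $M_j$, $j\in J$, is invertible.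

**Step 6 (shrinking the error term).** *This step replaces $K_N$ by a complex of copies of $N_n$, which is $0$ when $X$ is invertible.* Put
$$V=N_n\otimes X\otimes\Lambda=V_{\mathbf H}\oplus V_B\oplus V_E,\quad V_{\mathbf H}=N_n\otimes\mathbf H,\ V_B=N_n\otimes B,\ V_E=N_n\otimes E .$$
The differential is $d_V=D_{M-A}=D_M-1\otimes D_A$, with $\|D_M\|\le\sum\|M_i\|\le nr<c$. Consider the component $u=P_{V_B}d_V|_{V_E}:V_E\to V_B$. It differs from $-1\otimes D_A|_E$ by an operator of norm at most $nr<c$, and $1\otimes D_A|_E:V_E\to V_B$ is invertible with inverse of norm at most $1/c$. So $u$ is invertible by the Neumann series.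

Put $V'=V_E+d_VV_E$. It is graded and $d_V$-invariant. It is $M$-invariant because the $M_i$ act on the factor $N_n$ only, hence preserve $V_E$, and commute with $d_V$. The bounded map
$$V_{\mathbf H}\oplus V_E\oplus V_E\to V,\qquad(x,e,e')\mapsto x+e+d_Ve'$$
is bijective. It is onto: given $v$ with $V_B$-component $v_B$, put $e'=u^{-1}v_B$; then $v-d_Ve'$ has no $V_B$-component, so it is in $V_{\mathbf H}\oplus V_E$. It is injective: if $x+e+d_Ve'=0$, the $V_B$-component gives $ue'=0$, so $e'=0$, and then $x=e=0$. Hence it is a topological isomorphism, $V'$ is closed, and $V=V_{\mathbf H}\oplus V'$ as a (not necessarily orthogonal) direct sum.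

$V'$ is acyclic: $d_V(e+d_Ve')=0$ gives $d_Ve=0$, so $ue=0$ and $e=0$; thus the cocycle is $d_Ve'$ with $e'\in V'$. Let $\mathcal L=V/V'$. Then $K_N\to\mathcal L$ is a surjective chain map of modules with acyclic kernel. Since $V_{\mathbf H}$ is $M$-invariant and maps bijectively onto $V/V'$, $\mathcal L^q\cong N_n\otimes\mathbf H^q\cong N_n^{\oplus h^q}$ as modules.

**Step 7 (two cones).** *This step defines $C$ and computes its cohomology.* Let $g:T\to K_N[-n]\to\mathcal L[-n]$ be the composite (with the differential $(-1)^nd_V$ on the shifted complexes). It is surjective, and $\ker g$ is an extension of $V'[-n]$ by $\mathcal N$, so it is acyclic. Let $C$ be the mapping cone of $g|_{T'}$: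
$$C^m=T'^{m+1}\oplus\mathcal L[-n]^m,\qquad d(t,l)=(-dt,\;gt+dl). \tag{5}$$
Since $T'$ lives in degrees $1,\dots,2n$ and $\mathcal L[-n]$ in degrees $n,\dots,2n$, $C$ lives in degrees $0,\dots,2n$, and (1) of the proposition holds with $G^m=T'^{m+1}$. Let $\Gamma$ be the cone of $T'\hookrightarrow T$: $\Gamma^m=T'^{m+1}\oplus T^m$, $d(t,s)=(-dt,\;t+ds)$. We have chain maps of modules, surjective in each degree,
$$\varphi:\Gamma\to C,\ (t,s)\mapsto(t,gs),\qquad\psi:\Gamma\to T/T'=K_\emptyset,\ (t,s)\mapsto[s],$$
where $K_\emptyset$ carries the action of $M_1,\dots,M_n$. The kernel of $\varphi$ is $\ker g$, acyclic. The kernel of $\psi$ is the cone of $\mathrm{id}_{T'}$; it is acyclic, since a cocycle $(t,s)$ satisfies $t=-ds$, and then $(t,s)=(-ds,s)=d(s,0)$. So $\varphi$ and $\psi$ are quasi-isomorphisms: $H^m(C)\cong H^m(\Gamma)\cong H^m(K_\emptyset)$. With Step 3 this gives (2) of the proposition.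

**Step 8 (the map $\theta$).** *This step carries the evaluation map from $K_\emptyset$ over to $C$.* A surjective chain map $\varphi$ with acyclic kernel is onto on cocycles: if $z=\varphi(y)$ is a cocycle, then $dy\in\ker\varphi$ is a cocycle, so $dy=dk$ with $k\in\ker\varphi$, and $y-k$ is a cocycle over $z$. So $\varphi(Z^n(\Gamma))=Z^n(C)$ and $\psi(Z^n(\Gamma))=Z^n(K_\emptyset)=P_n\otimes X$.

Let $\eta=\mathrm{ev}\circ\psi:Z^n(\Gamma)\to X$. It is bounded and onto and intertwines $M_i$ with $A_i$. By Step 3, $\eta(z)=0$ iff $\psi(z)\in B^n(K_\emptyset)$; as $\psi$ is a quasi-isomorphism, this means $z\in B^n(\Gamma)$. So $\ker\eta=B^n(\Gamma)$. Since $\varphi$ is a quasi-isomorphism, $Z^n(\Gamma)\cap\varphi^{-1}(B^n(C))=B^n(\Gamma)$; in particular $\ker(\varphi|_{Z^n(\Gamma)})\subset\ker\eta$. Hence $\eta=\theta\varphi$ for a unique linear $\theta:Z^n(C)\to X$. It is bounded because $\varphi:Z^n(\Gamma)\to Z^n(C)$ is open by the open mapping theorem, it is a surjective module map, and $\ker\theta=\varphi(B^n(\Gamma))=B^n(C)$, the last equality because $\varphi(\Gamma^{n-1})=C^{n-1}$. $\square$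

*What $C$ looks like.* Let $X$ be invertible, so $\mathcal L=0$. For $n=1$ only the column $p=1$ survives in $T'$, and $C$ is $Q_1\otimes X\xrightarrow{M-A}Q_1\otimes X$ (with the sign $-(-1)^1=1$): this is (1). For $n=2$, writing $L_j=L_{\{j\}}$,
$$\begin{aligned}C^0&=(L_1\oplus L_2)\otimes X,&C^1&=(L_1\oplus L_2)\otimes X\otimes\Lambda^1\;\oplus\;Q_2\otimes X,\\ C^2&=(L_1\oplus L_2)\otimes X\otimes\Lambda^2\;\oplus\;Q_2\otimes X\otimes\Lambda^1,&C^3&=Q_2\otimes X\otimes\Lambda^2,\end{aligned}$$
$C^4=0$, and $X\cong Z^2/B^2$ sits in the middle.

## 7. Every invertible module is good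

**Proposition 7.1.** Every invertible module $X$ is good: $X\oplus\varepsilon\sim\varepsilon$.

**Proof.** Here $\mathbf H=0$, so in Proposition 6.1 every $C^m\cong G^m$. It is invertible by Fact 3.3 and good by Lemma 4.2. Write $Z^m=Z^m(C)$, $B^m=B^m(C)$.

**Step 1 (cocycles, from the right end down to degree $n$).** *This step shows that $Z^n$ is invertible and good.* For $n\le m<2n$ we have $H^{m+1}(C)=0$, so $B^{m+1}=Z^{m+1}$ and
$$0\to Z^m\to C^m\to Z^{m+1}\to0$$
is an exact sequence of modules. Start with $Z^{2n}=C^{2n}$ and descend: if $Z^{m+1}$ is invertible and good, so is $Z^m$, by Fact 3.2 and Lemma 4.2(a).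

**Step 2 (coboundaries, from the left end up to degree $n$).** *This step shows that $B^n$ is invertible and good.* For $0\le m<n$ we have $Z^m=B^m$, with $B^0=0$, and exact sequences
$$0\to B^m\to C^m\to B^{m+1}\to0 .$$
Here $B^{m+1}$ is closed, so it is a module: it equals $Z^{m+1}$ if $m+1<n$, and $\ker\theta$ if $m+1=n$. Inductively $B^m$ is invertible and good for $m\le n$.

**Step 3 (the middle).** *This step reaches $X$.* The sequence $0\to B^n\to Z^n\xrightarrow{\theta}X\to0$ is exact, and $B^n$, $Z^n$ are good. By Lemma 4.2(a), $X$ is good. $\square$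

## 8. Voiculescu's theorem and a free copy of $\varepsilon$

The only non-elementary input is the following theorem (Voiculescu, Rev. Roumaine Math. Pures Appl. 21 (1976), 97–113; see also Davidson, *C\*-Algebras by Example*, Section II.5). Write $\mathcal K(\mathcal H)$ for the ideal of compact operators.

**Voiculescu's theorem.** Let $\mathcal A\subset\mathcal L(\mathcal H)$ be a separable C\*-algebra with $I\in\mathcal A$, and $\rho$ a unital $*$-representation of $\mathcal A$ on a separable Hilbert space $\mathcal G$ vanishing on $\mathcal A\cap\mathcal K(\mathcal H)$. Then there is a unitary $W:\mathcal H\to\mathcal H\oplus\mathcal G$ with $WaW^*-a\oplus\rho(a)$ compact for all $a\in\mathcal A$.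

A compact error is not a path. Moving along the segment that removes the compact term would in general destroy commutativity. The next lemma avoids this by a rotation, which moves only within unitary orbits.

**Lemma 8.1.** Let $A$ be a commuting Fredholm tuple on $\mathcal H$, $\mathcal A=C^*(I,A)$, and $\rho$ a unital $*$-representation of $\mathcal A$ on a separable space $\mathcal G$ vanishing on $\mathcal A\cap\mathcal K(\mathcal H)$. Put $D=\rho(A)$. Then $D$ is an invertible tuple. Moreover, after unitary identification of the spaces, $A$ and $A\oplus D$ are joined by a norm-continuous path of commuting tuples, all of whose points are unitarily equivalent to $A$ or to $A\oplus D$. In particular, if $A$ is invertible, $A\sim A\oplus D$.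

**Proof.** **Step 1 ($D$ is invertible).** *Here Fredholmness becomes invertibility modulo compacts.* The operator $\Delta_A$ is a $2^n\times2^n$ matrix over $\mathcal A$. By Fact 3.1 it is Fredholm, so its image in $M_{2^n}$ of the Calkin algebra is invertible. By spectral permanence it is invertible in $M_{2^n}(\mathcal A/(\mathcal A\cap\mathcal K(\mathcal H)))$, a unital C\*-subalgebra. As $\rho$ factors through this quotient, applying $\rho$ entrywise shows that $\Delta_D$ is invertible. So $D$, which is commuting, is invertible by Fact 3.1.

**Step 2 (infinitely many copies of $D$).** *This step gives room for the rotation.* Apply Voiculescu's theorem to $\rho\otimes1_{\ell^2}$: $A$ is unitarily equivalent to $T=T_0+C$ on $\mathfrak M=\mathcal H\oplus\mathcal G\oplus\mathcal G\oplus\cdots$, where $T_0=A\oplus D\oplus D\oplus\cdots$ and $C$ is a tuple of compact operators. Let $P_m$ be the projection onto $\mathcal H$ and the first $m$ copies of $\mathcal G$. Since $P_m\to I$ strongly and $C$ is compact, $\|C-P_mCP_m\|\to0$.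

**Step 3 (inserting one more copy at position $m+1$).** *This step builds the unitaries.* Let $U_m:\mathfrak M\oplus\mathcal G\to\mathfrak M$ be the unitary that is the identity on $P_m\mathfrak M$, sends the extra $\mathcal G$ to position $m+1$, and sends position $j$ to $j+1$ for $j>m$. Then $U_{m+1}=R_mU_m$, where $R_m$ interchanges positions $m+1$ and $m+2$: the extra copy goes to $m+1$ and then to $m+2$; position $m+1$ goes to $m+2$ and back to $m+1$; position $j>m+1$ goes to $j+1$. For $t\in[m,m+1]$ let $U_t=(u(t-m)\otimes1_{\mathcal G})U_m$, where $u$ is a path in $U(2)$ from $1$ to the flip, acting on positions $m+1,m+2$. This is a norm-continuous family for $t\in[1,\infty)$.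

**Step 4 (the path converges).** *This step closes the path at $t=\infty$.* Each $U_m$ only permutes copies of $D$, and $u\otimes1_{\mathcal G}$ commutes with $D\oplus D$, so $U_t(T_0\oplus D)U_t^*=T_0$. For $t\in[m,m+1]$, $U_t$ is the identity on $P_m\mathfrak M$, so $U_t(P_mCP_m\oplus0)U_t^*=P_mCP_m$. Hence
$$\|U_t(T\oplus D)U_t^*-T\|=\|U_t(C\oplus0)U_t^*-C\|\le2\|C-P_mCP_m\|\to0\quad(t\to\infty).$$
So $t\mapsto U_t(T\oplus D)U_t^*$, completed by $T$ at $t=\infty$, is a norm-continuous path of commuting tuples from a unitary copy of $T\oplus D$ to $T$. All its points are unitarily equivalent to $A\oplus D$ or to $A$. If $A$ is invertible, so are all of them. $\square$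

**Lemma 8.2.** Let $A\in\mathcal I_n(\mathcal H)$. Then there is an invertible module $D''$ with $A\sim A\oplus D''\oplus\varepsilon$.

**Proof.** Let $\mathcal A=C^*(I,A)$ and $\mathcal Q=\mathcal A/(\mathcal A\cap\mathcal K(\mathcal H))$; it is $\ne0$ because $I$ is not compact. Let $a_i\in\mathcal Q$ be the image of $A_i$.

**Step 1 (a joint eigenvector).** *This step finds a representation in which the $a_i$ have a common eigenvector.* Claim: there are a unital representation $\pi$ of $\mathcal Q$ on a separable space $\mathcal G_0$, a unit vector $\xi$ and $\lambda\in\mathbb C^n$ with $\pi(a_i)\xi=\lambda_i\xi$ for all $i$.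

Recall the ultrapower of a representation $\pi$ on a space $G$ along a free ultrafilter on $\mathbb N$: its space consists of bounded sequences in $G$ modulo those whose norms tend to $0$ along the ultrafilter, with the limit of the inner products, and $a[(\xi_k)_k]=[(\pi(a)\xi_k)_k]$. It is again a unital representation.

Start with any unital representation $\pi_0$ on a nonzero Hilbert space. Suppose $\pi_j$ and $\lambda_1,\dots,\lambda_j$ are such that $E_j=\bigcap_{i\le j}\ker(\pi_j(a_i)-\lambda_i)\ne0$ (for $j=0$ it is the whole space). Since the $a_i$ commute, $E_j$ is invariant under $\pi_j(a_{j+1})$. Choose $\lambda_{j+1}$ in the boundary of the spectrum of $\pi_j(a_{j+1})|_{E_j}$. A boundary point of the spectrum is an approximate eigenvalue, so there are unit vectors $\xi_k\in E_j$ with $(\pi_j(a_{j+1})-\lambda_{j+1})\xi_k\to0$. Let $\pi_{j+1}$ be the ultrapower of $\pi_j$. Then $[(\xi_k)_k]$ is a unit vector in $\bigcap_{i\le j+1}\ker(\pi_{j+1}(a_i)-\lambda_i)$. After $n$ steps restrict $\pi_n$ to the cyclic subspace generated by the joint eigenvector; it is separable because $\mathcal Q$ is.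

**Step 2 (splitting off the eigenvector).** *This step produces $\varepsilon$.* Let $\rho=\pi\otimes1_{\ell^2}$, viewed as a representation of $\mathcal A$ on $\mathcal G_0\otimes\ell^2$, and let $D=\rho(A)$, an invertible tuple by Lemma 8.1. It has a joint eigenvector with eigenvalue $\lambda$, and the first Koszul map $x\mapsto\sum D_ix\otimes e_i$ is injective; hence $\lambda\ne0$. The submodule $\lambda^\infty:=\xi\otimes\ell^2$, with operators $\lambda_iI$, is invertible by Fact 3.3, hence so is the quotient $D''=D/\lambda^\infty$ by Fact 3.2. By Lemma 8.1 and Lemma 4.1 (with $W=A$),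
$$A\sim A\oplus D\sim A\oplus D''\oplus\lambda^\infty .$$
Joining $\lambda$ to $(1,0,\dots,0)$ in the path-connected set $\mathbb C^n\setminus\{0\}$ gives $\lambda^\infty\sim\varepsilon$. $\square$

## 9. Proof of Theorem A

Let $A\in\mathcal I_n(\mathcal H)$. By Lemma 8.2, $A\sim(A\oplus D'')\oplus\varepsilon$, where $A\oplus D''$ is invertible. Proposition 7.1, applied to the module $A\oplus D''$, gives $(A\oplus D'')\oplus\varepsilon\sim\varepsilon$. Hence $A\sim\varepsilon$. Since the unitary identification may be chosen freely, this says that $A$ is joined inside $\mathcal I_n(\mathcal H)$, by a norm-continuous path, to $(I,0,\dots,0)$. So $\mathcal I_n(\mathcal H)$ is path-connected. $\blacksquare$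

## 10. The index, the class of $N_n$, and the proof of Theorem B

**Step 1 (the index is locally constant).** *This step gives the "only if" part.* Let $A\in\mathcal F_n(\mathcal H)$. By the decomposition in Fact 3.1, the operator
$$D_A+D_A^*:\mathcal H\otimes\Lambda^{\rm even}\to\mathcal H\otimes\Lambda^{\rm odd}$$
is Fredholm; its kernel and cokernel have dimensions $\sum_{q\text{ even}}\dim H^q$ and $\sum_{q\text{ odd}}\dim H^q$. Its Fredholm index is therefore $\operatorname{ind}A$, and it depends norm-continuously on $A$, so $\operatorname{ind}$ is locally constant on $\mathcal F_n(\mathcal H)$. Hence $\operatorname{ind}$ is constant along paths, and the sets $\{\operatorname{ind}=k\}$ are open and closed in $\mathcal F_n(\mathcal H)$.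

**Step 2 (a monoid of classes).** *This step sets up the bookkeeping.* Write $\approx$ for the relation defined like $\sim$, but for infinite-dimensional Fredholm modules and paths of Fredholm commuting tuples. As in Section 4 it is an equivalence relation compatible with $\oplus$, and similar modules are equivalent. For a Fredholm module $X$ of any dimension let $[X]$ be the $\approx$-class of $X\oplus\varepsilon$, and put $[X]+[Y]=[X\oplus Y]$. This is well defined because $X\oplus Y\oplus\varepsilon\cong(X\oplus\varepsilon)\oplus(Y\oplus\varepsilon)$. We get a commutative monoid with identity $0=[\varepsilon]$.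

The proof of Lemma 4.1 works for Fredholm modules: the triangular tuples with $s>0$ are similar to $Y$, hence Fredholm, and their limit $X\oplus Z$ is Fredholm. So
$$[Y]=[X]+[Z]\quad\text{for every exact sequence }0\to X\to Y\to Z\to0\text{ of Fredholm modules.} \tag{6}$$
By Proposition 7.1, $[X]=0$ for every invertible $X$.

**Step 3 (absorbing $\varepsilon$).** *This step shows that nothing is lost by adding $\varepsilon$:* if $A\in\mathcal F_n(\mathcal H)$, then $A\approx A\oplus\varepsilon$. Take in Lemma 8.1 a representation $\rho$ on an infinite-dimensional separable space, for instance $\pi\otimes1_{\ell^2}$ with $\pi$ a cyclic representation of $\mathcal A/(\mathcal A\cap\mathcal K(\mathcal H))$. Then $A\approx A\oplus D$ with $D$ invertible and infinite-dimensional, and $D\sim\varepsilon$ by Theorem A.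

**Step 4 (the module $N_n$).** *This step shows that $N_n$ is Fredholm, that $\operatorname{ind}N_n=1$, and that $[N_n]$ is a unit, meaning an invertible element, of the monoid, independent of $r$.*

We need a companion of the Koszul reduction. Let $T=(T_1,T')$ be commuting on $Y$ with $T_1$ onto. By (4), $K(T';\ker T_1)\subset K(T;Y)$ is a subcomplex. The quotient is $\big((Y/\ker T_1)\otimes\Lambda'\big)\oplus e_1\wedge(Y\otimes\Lambda')$, and it is acyclic: if $([x],y)$ is a cocycle, then $T_1x=D'y$; choosing $z$ with $T_1z=y$ gives $T_1(x-D'z)=0$, so $([x],y)=([D'z],T_1z)=D([z],0)$. Hence $H^q(K(T;Y))\cong H^q(K(T';\ker T_1))$.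

On $N_n$, $M_1$ is $r$ times a backward shift in $\beta_1$, hence onto. Its kernel, spanned by the $e_\beta$ with $\beta_1=1$, together with $M_2,\dots,M_n$, is a copy of $N_{n-1}$, where $N_0=\mathbb C$ with the empty tuple. By induction $H^0(K(M,N_n))\cong\mathbb C$ and the other cohomology vanishes. So $N_n$ is Fredholm and $\operatorname{ind}N_n=1$.

Next, $N_n=N_{n-1}\otimes N_1$, and the exact sequence $0\to P_1\to Q_1\to N_1\to0$ in the last variable gives an exact sequence of modules
$$0\to N_{n-1}\otimes P_1\to N_{n-1}\otimes Q_1\to N_n\to0 .$$
On the middle module $M_n$ is invertible, so it is invertible by Fact 3.3 and of class $0$. By Fact 3.2, $N_{n-1}\otimes P_1$ is Fredholm with index $-1$, and by (6), $[N_{n-1}\otimes P_1]+[N_n]=0$. So $[N_n]$ is a unit.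

The module $N_n$ depends on $r$, but its tuple is $r$ times a fixed tuple. Nonzero scalar multiples of a Fredholm tuple are Fredholm, since the differential is multiplied by the scalar. So letting $r$ vary gives a path of Fredholm tuples on a fixed space, and $[N_n]$ does not depend on $r$.

Finally, direct sums of $\varepsilon$ with copies of $N_n$ or of $N_{n-1}\otimes P_1$ realize all integers as indices on infinite-dimensional separable spaces, hence on $\mathcal H$.

**Step 5 (the class is determined by the index).** *This step proves*
$$[X]=\operatorname{ind}(X)\,[N_n]\quad\text{for every Fredholm module }X. \tag{7}$$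
Use the complex $C$ of Proposition 6.1. Since $G^m$ is invertible and $N_n$ is Fredholm, every $C^m$ is Fredholm and $[C^m]=h^{m-n}[N_n]$, a unit. We run the argument of Proposition 7.1 with Fact 3.2 for Fredholm modules. The spaces $Z^m$ for $m\ge n$ are closed as kernels; the spaces $B^m$ for $m\le n$ are closed, being $0$ for $m=0$, equal to $Z^m$ for $m<n$, and equal to $\ker\theta$ for $m=n$. All are Fredholm modules: descend from $Z^{2n}=C^{2n}$ and ascend from $B^0=0$. By (6),
$$\begin{aligned}[C^m]&=[Z^m]+[Z^{m+1}]\quad(n\le m<2n),&[C^{2n}]&=[Z^{2n}],\\ [C^m]&=[B^m]+[B^{m+1}]\quad(0\le m<n),&[Z^n]&=[B^n]+[X],\qquad B^0=0.\end{aligned}$$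
In a commutative monoid, if a sum is a unit then so are its summands. So all these classes are units: first the $[Z^m]$ and $[B^m]$, and then $[X]$, because $[Z^n]$ is one. We may therefore compute in the group of units:
$$[Z^n]=\sum_{m\ge n}(-1)^{m-n}[C^m],\qquad[B^n]=\sum_{m<n}(-1)^{n-1-m}[C^m].$$
Subtracting,
$$[X]=\sum_m(-1)^{m-n}[C^m]=\sum_q(-1)^qh^q\,[N_n]=\operatorname{ind}(X)\,[N_n].$$

**Step 6 (path components).** *This step finishes the proof.* Let $A,B\in\mathcal F_n(\mathcal H)$ with $\operatorname{ind}A=\operatorname{ind}B$. By (7), $[A]=[B]$, that is, $A\oplus\varepsilon\approx B\oplus\varepsilon$. With Step 3,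
$$A\approx A\oplus\varepsilon\approx B\oplus\varepsilon\approx B .$$
As for $\sim$, the unitary identification may be taken to be the identity of $\mathcal H$, so $A$ and $B$ are joined by a path in $\mathcal F_n(\mathcal H)$. Hence each set $\{\operatorname{ind}=k\}$ is nonempty (Step 4), path-connected, and open and closed (Step 1). These sets are therefore exactly the path components of $\mathcal F_n(\mathcal H)$. $\blacksquare$
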